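# Edge-critical graphs for domination and perfect matchings

## Domination, edge-criticality and matchings

All graphs are finite and simple. For a vertex $v$ of a graph $G$, write $N(v)$ for its set of neighbors and $N[v]=N(v)\cup\{v\}$. A set $D$ *dominates* $v$ if $D\cap N[v]\neq\emptyset$. We write $\overline G$ for the complement of $G$, and $G+e$ for $G$ with an edge $e$ of $\overline G$ added.

**Definition (domination number).** A set $D\subseteq V(G)$ is a *dominating set* of $G$ if every vertex not in $D$ is adjacent to some vertex of $D$. The *domination number* $\gamma(G)$ is the minimum size of a dominating set.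

Example. Let $k\ge 2$ and let $M_k$ be the complete graph on $t_1,\dots,t_k$ with one pendant vertex $u_i$ attached to each $t_i$. The closed neighborhoods $N[u_i]=\{u_i,t_i\}$ are pairwise disjoint, and a dominating set meets each of them, so $\gamma(M_k)\ge k$. The set $\{t_1,\dots,t_k\}$ dominates, so $\gamma(M_k)=k$. We shall force vertices into dominating sets again later by this device: disjoint closed neighborhoods.

Two facts about adding an edge $e=uv$. First, $\gamma(G+e)\le\gamma(G)$, since a dominating set of $G$ still dominates. Second, $\gamma(G+e)\ge\gamma(G)-1$. Indeed, let $D$ be a dominating set of $G+e$. A vertex that $D$ dominates in $G+e$ but not in $G$ must be one end of $e$, with the other end in $D$. So at most one vertex is undominated in $G$, and adding it to $D$ gives a dominating set of $G$.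

**Definition ($k$-critical).** A graph $G$ is *$k$-critical* (more precisely, $k$-edge-critical with respect to domination) if $\gamma(G)=k$ and $\gamma(G+e)<k$ for every edge $e$ of $\overline G$. By the second fact, this means $\gamma(G+e)=k-1$.

Example. For $k\ge3$ the graph $M_k$ is connected and $k$-critical. The non-adjacent pairs are, up to symmetry, $u_1u_2$ and $u_1t_2$.

* In $M_k+u_1u_2$ the set $\{u_1,t_3,\dots,t_k\}$ dominates: $u_1$ takes care of $u_1,t_1,u_2$, and $t_3,\dots,t_k$ take care of all $t_i$ and of $u_3,\dots,u_k$.
* In $M_k+u_1t_2$ the set $\{t_2,\dots,t_k\}$ dominates.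

Both sets have $k-1$ elements. For $k=2$ this breaks down: $M_2$ is the path on four vertices, and joining its two ends gives the cycle $C_4$, which still has domination number $2$.

**Definition (matchings).** A *matching* is a set of pairwise independent edges, and $\nu(G)$ is the maximum size of a matching. A *perfect matching* is a matching such that every vertex is incident with exactly one of its edges.

Example. The edges $t_iu_i$ form a perfect matching of $M_k$, so $\nu(M_k)=k$. The star $K_{1,3}$ has $\nu=1$ and, although its order is even, no perfect matching.

For $S\subseteq V(G)$ let $o(G-S)$ be the number of components of odd order of $G-S$. We use two textbook theorems.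

* **Tutte's theorem.** $G$ has a perfect matching if and only if $o(G-S)\le|S|$ for every $S\subseteq V(G)$.
* **Tutte–Berge formula.** $\nu(G)=\min_{S\subseteq V(G)}\tfrac12\bigl(|V(G)|+|S|-o(G-S)\bigr)$.

Example. In $K_{1,3}$ take $S$ to be the center. Then $o(G-S)=3>1=|S|$, so there is no perfect matching, and the Tutte–Berge expression is $\frac12(4+1-3)=1=\nu$.

**Definition ($f_k(s)$).** For $k\ge3$ and $s\ge1$, let $f_k(s)$ be the supremum of the number of components of $G-S$ over all connected $k$-critical graphs $G$ and all $S\subseteq V(G)$ with $|S|=s$ (with the convention $\sup\emptyset=0$). A priori this could be infinite.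

Example. Deleting $S=\{t_1,\dots,t_k\}$ from $M_k$ leaves $k$ isolated vertices, so $f_k(k)\ge k$ for $k\ge 3$.

## The matching conjecture for $k$-critical graphs, and three theorems

The result from which everything starts is quoted from Sumner and Blitch: *if $G$ is a connected $3$-critical graph and $S$ is any set of vertices of $G$, then $G-S$ has at most $|S|+1$ components.* In our notation, $f_3(s)\le s+1$.

This settles perfect matchings for $k=3$. Let $G$ be connected, $3$-critical, of even order $N$, and let $|S|=s$. Counting vertices modulo $2$ gives $N\equiv s+o(G-S)$, so $o(G-S)\equiv s\pmod 2$. Together with $o(G-S)\le s+1$ this forces $o(G-S)\le s$, and Tutte's theorem gives a perfect matching.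

What about larger $k$?

**Conjecture.** Every even-order, connected, $k$-critical graph for $k\ge3$ has a perfect matching.

Prove it or disprove it. We shall see that it is false for every $k\ge4$, and we shall find the order of growth of the number of components of $G-S$.

**Theorem 1.** For every $k\ge 4$ there is a connected $k$-critical graph $G$ of even order with an independent set $I$ such that $|I|>|V(G)\setminus I|$. Hence $G$ has no perfect matching. Consequently the statement "every connected even-order $k$-critical graph has a perfect matching" is, among $k\ge3$, true exactly for $k=3$.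

**Theorem 2.**
(a) For all $k\ge3$, $s\ge1$:
$$f_k(s)\le 1+\sum_{h=0}^{k-2}(k-h)\binom sh\le 4k\,s^{k-2}.$$
(b) For all $k\ge4$, $s\ge 7k-15$:
$$f_k(s)\ge\left\lfloor\frac{s-k+1}{3k-7}\right\rfloor^{k-2}.$$
So for fixed $k\ge4$, $f_k(s)=\Theta(s^{k-2})$, whereas $f_3(s)\le s+1$ by Sumner–Blitch.

**Theorem 3.** Every connected $k$-critical graph ($k\ge3$) of order $N$ has $\nu(G)\ge(N/8k)^{1/(k-2)}$. For each $k\ge4$ there are infinitely many even $N$, and a connected $k$-critical graph of each such order $N$, with $\nu(G)\le4(k-2)N^{1/(k-2)}$. So the exponent $1/(k-2)$ is sharp.

## Two hand computations: $k=2$, and pendant vertices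

**The case $k=2$.** The conjecture does not ask about $k=2$, but this case can be done completely, and there the answer is yes. Let $G$ be connected and $2$-critical, of even order, and let $H=\overline G$. Since $\gamma(G)\neq1$, no vertex is adjacent in $G$ to all others, so $H$ has no isolated vertex. For an edge $uv$ of $H$ we have $\gamma(G+uv)=1$, so $u$ or $v$ becomes adjacent to all other vertices; that vertex has degree exactly $1$ in $H$. So every edge of $H$ has an end of degree $1$. If $c$ has degree at least $2$ in $H$, all its neighbors have degree $1$, and its component is a star; otherwise the component is a single edge. Thus $H$ is a disjoint union of $r$ stars, each with at least one leaf (for a single edge, call either end the center). If $r=1$, the center is isolated in $G$, which contradicts connectedness. So $r\ge2$. In $G$ the centers form a clique, the leaves form a clique, and a center is adjacent to every leaf of every other star.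

If $r$ is even, the number of leaves is even too, and we match centers among themselves and leaves among themselves. If $r$ is odd, the number of leaves is odd; match one center with a leaf of another star, and then match the remaining centers and the remaining leaves among themselves. Either way there is a perfect matching.

**The first candidate for a counterexample.** The usual way to spoil a perfect matching, as in $K_{1,3}$, is to hang several pendant vertices on one vertex. The following lemma, used throughout, shows why criticality forbids this.

**Lemma 4.** Let $G$ be $k$-critical, let $a,b$ be distinct non-adjacent vertices, and let $D$ be a dominating set of $G+ab$ with $|D|\le k-1$. Then exactly one of $a,b$ lies in $D$, and the other one is the unique vertex of $G$ not dominated by $D$ in $G$.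

*Proof.* Since $|D|<\gamma(G)$, some vertex $v$ is not dominated by $D$ in $G$. It is dominated in $G+ab$, so it uses the new edge: $v$ is one end, and the other end is in $D$. Say $v=b$ and $a\in D$. As $b$ is undominated, $b\notin D$. Any undominated vertex must be an end of $ab$ for the same reason, and $a\in D$ is dominated; so $b$ is the only one. $\square$

Now suppose $u,u'$ are two pendant vertices at the same vertex $x$ of a $k$-critical graph $G$. Take a dominating set $D$ of $G+uu'$ with $|D|\le k-1$. By Lemma 4 we may say $u\in D$ and $u'$ is the only vertex undominated in $G$. Put $D'=(D\setminus\{u\})\cup\{x\}$. Since $N[u]=\{u,x\}\subseteq N[x]$, everything dominated by $D$ in $G$ is still dominated, and $u'\in N[x]$ is dominated too. So $D'$ is a dominating set of $G$ with at most $k-1$ vertices, a contradiction. Two pendant vertices never share their neighbor in a $k$-critical graph. A large independent set with a small neighborhood, if there is one, must be built so that its vertices can be told apart by dominating sets.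

## Counting components of $G-S$ by the sets that miss them

The natural way to attack the conjecture is to imitate $k=3$: bound the number of components of $G-S$ by a count, hoping for something near $|S|$. Let us carry the count out. It gives exactly Theorem 2(a), and we shall see where it falls short of the conjecture.

Let $G$ be connected and $k$-critical with $k\ge3$, let $|S|=s\ge1$, let $C_1,\dots,C_m$ be the components of $G-S$, and choose $a_i\in C_i$ for each $i$. For $X\subseteq S$ let $U(X)$ be the set of those $C_l$ that are not entirely dominated by $X$. If $m\le 1$ there is nothing to prove, so let $m\ge2$.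

**Step 1.** *The aim is to attach to each pair of components one "target" and a small subset of $S$.* Let $i\ne j$. The vertices $a_i,a_j$ lie in different components of $G-S$, so they are not adjacent, and $G+a_ia_j$ has a dominating set $D$ with $|D|\le k-1$. By Lemma 4 exactly one of $a_i,a_j$ is in $D$, and the other is the unique vertex of $G$ not dominated by $D$ in $G$. Say $a_i\in D$ and $a_j$ is undominated; call $j$ a *target*. Put $X=D\cap S$. As $a_i\in D\setminus S$, we have $|X|\le k-2$.

**Step 2.** *The aim is to show that $U(X)$ is small and contains $C_j$.* Let $C_l\in U(X)$ be disjoint from $D$. A vertex of $C_l$ has all its neighbors in $C_l\cup S$, so it can be dominated by $D$ in $G$ only through $X$. Some vertex of $C_l$ is not dominated by $X$, hence not by $D$ in $G$; by uniqueness it is $a_j$, and $C_l=C_j$. So each member of $U(X)$ either meets $D$ or is $C_j$. Each vertex of $D\setminus S$ lies in one component, so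
$$|U(X)|\le|D\setminus S|+1\le(k-1-|X|)+1=k-|X|.\tag{1}$$
Moreover $C_j\in U(X)$, because $a_j$ is not dominated by $D$, hence not by $X$.

**Step 3.** *The aim is to count targets, and then components.* By Steps 1 and 2, for every target $j$ the component $C_j$ belongs to $U(X)$ for some $X\subseteq S$ with $|X|\le k-2$ and $|U(X)|\le k-|X|$. There are $\binom sh$ sets $X$ of size $h$, and each one satisfying (1) accounts for at most $k-h$ targets. So there are at most $\sum_{h=0}^{k-2}(k-h)\binom sh$ targets. Any two indices include a target, so at most one index is not a target. Therefore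
$$m\le1+\sum_{h=0}^{k-2}(k-h)\binom sh .$$

**Step 4.** *The aim is the simpler bound.* Since $s\ge1$, for $0\le h\le k-2$ we have $\binom sh\le s^h/h!\le s^{k-2}/h!$. Hence the bound is at most
$$1+k\,s^{k-2}\sum_{h=0}^{k-2}\frac1{h!}\le1+ek\,s^{k-2}\le(1+ek)\,s^{k-2}\le4k\,s^{k-2},$$
where the last inequality holds because $e<3$ and $1+3k\le4k$. This proves Theorem 2(a). $\blacksquare$

For $k=3$ the first bound is $1+3+2s=2s+4$: weaker than Sumner–Blitch, but linear. For $k=4$ it is $1+4+3s+2\binom s2=s^2+2s+5$. This is the point where the attempt stops. The components are counted not by the vertices of $S$ but by the *subsets* $X$ of $S$ with at most $k-2$ elements, and from $k=4$ on there are more than linearly many of those. Nothing in the argument prevents different pairs $X$ from missing different components.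

So we turn the count around and use it as a plan. Try to build a graph in which very many sets $X\subseteq S$ of size $k-2$ each have their own vertex $a'$ that they miss.

## Labels, locks and witnesses: how the construction is forced

Put $t=k-2\ge2$ and $[n]=\{1,\dots,n\}$ with $n\ge2$. We want an independent set $I$, with few vertices outside it, such that joining any two vertices of $I$ lowers the domination number. To get about $s^t$ vertices tagged by $t$-sets, take $I=[n]^t$ and describe a point $p$ by one label per coordinate.

**First version: labels only.** For each $c\in[t]$ take a clique $X_c=\{x_{c,q}:q\in[n]\}$ and a guard $g_c$ adjacent to exactly the vertices of $X_c$. Let $x_{c,q}\sim a$ iff $a_c\ne q$. Then $\{x_{1,p_1},\dots,x_{t,p_t}\}$ dominates everything except the single point $p=(p_1,\dots,p_t)$, as desired. The guards make such sets unavoidable. A dominating set meets each of the disjoint sets $N[g_c]=\{g_c\}\cup X_c$, and $g_c$ can be exchanged for any $x\in X_c$, since $N[g_c]\subseteq N[x]$. So a dominating set of size $t$ would, after exchanges, be $\{x_{1,p_1},\dots,x_{t,p_t}\}$ for some $p$, and it misses $p$. Adding $p$ itself gives domination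 number exactly $t+1$. But an edge $aa'$ inside $I$ does not help: a dominating set of size $t$ in the new graph would again have one vertex in each $N[g_c]$ and none in $I$, so the edge $aa'$ is not used, and after exchanges the set still misses a point. The domination number stays $t+1$.

The lesson is that the small set for $G+aa'$ must contain $a$ besides its $t$ labels, so $k-1=t+1$. We want $\gamma=t+2$: after the $t$ labels are chosen, one further vertex $r$ must not be enough, while $a$ together with the edge $aa'$ must be enough.

**Second version: a lock and witnesses.** Add vertices $j$ with $N(j)=I$. The labels never dominate $j$, so $r\in\{j\}\cup I$. Since $r$ must also dominate the missed point $p$ and $I$ is independent, $r=j$ or $r=p$. To rule out these two, we leave a further *witness* undominated that neither $j$ nor $p$ sees, but $a$ does: let $w_{c,v}\sim a$ iff $a_c\ne v$. Then $p\not\sim w_{c,p_c}$, and $a\sim w_{c,p_c}$ if $a$ differs from $p$ in coordinate $c$.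

Suppose we now let each label see only the witnesses of its own coordinate, $x_{c,q}\sim w_{c,v}$ iff $v\ne q$. Then the labels of $p$ leave *all* of $w_{1,p_1},\dots,w_{t,p_t}$ undominated. For distinct $a,a'$ that agree in some coordinate $c$, the edge $aa'$ does not lower the domination number below $t+2$. To see this, suppose a set of size at most $t+1$ dominates after adding $aa'$. The exchange argument leaves labels of some $p$ and at most one more vertex $r$, and $r\in\{j\}\cup I$ because of $j$. The vertex $j$ sees no witness. If $r\in I$ dominates $p$, then $r=p$ or $\{r,p\}=\{a,a'\}$; in both cases $r_c=p_c$, so $r\not\sim w_{c,p_c}$.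

**Third version: a label that selects the witness.** We want exactly *one* witness $w_{i,p_i}$ to survive, and we want to choose $i$ freely, namely as a coordinate in which $a$ and $a'$ differ. The choice of $i$ has to be recorded somewhere in the labels. We record it in the first clique: its vertices become $x^i_p$ with $p\in[n]$ and $i\in[t]$. This costs only $tn$ vertices instead of $n$.

## The graph $G_0(t,n,\ell)$

Fix $k\ge4$ and put $t=k-2\ge2$. Let $n\ge2$ and $\ell\ge1$ be integers.

**Definition (the graph $G_0=G_0(t,n,\ell)$).** The vertices are:

* $I=[n]^t$, with elements $a=(a_1,\dots,a_t)$;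
* $X_1=\{x^i_p:p\in[n],\ i\in[t]\}$, and $X_c=\{y_{c,q}:q\in[n]\}$ for $c=2,\dots,t$;
* guards $g_1,\dots,g_t$;
* $W=\{w_{c,v}:c\in[t],\ v\in[n]\}$;
* $J=\{j_1,\dots,j_\ell\}$.

The edges are these and no others:

1. Each $X_c$ is a clique, and $g_c$ is adjacent to exactly the vertices of $X_c$.
2. For $a\in I$: $x^i_p\sim a$ iff $a_1\ne p$; and $y_{c,q}\sim a$ iff $a_c\ne q$.
3. For $a\in I$: $w_{c,v}\sim a$ iff $a_c\ne v$; every vertex of $J$ is adjacent to every vertex of $I$.
4. $x^1_p\sim w_{c,v}$ iff $(c,v)\ne(1,p)$. For $i\ge2$: $x^i_p\sim w_{c,v}$ iff $c\ne i$. And $y_{c,q}\sim w_{b,v}$ iff $b=c$ and $v\ne q$.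

In particular $I$ and $W\cup J$ are independent, and $N(j)=I$ for $j\in J$. The graph is connected: each $j\in J$ is adjacent to all of $I$; since $n\ge2$, every vertex of $W$ and of every $X_c$ has a neighbor in $I$; and $g_c$ is adjacent to $X_c$. Finally $|I|=n^t$ and
$$|V(G_0)\setminus I|=tn+(t-1)n+t+tn+\ell=(3t-1)n+t+\ell .\tag{2}$$
So $I$ has $n^t$ vertices, and the rest is linear in $n$ for fixed $t$ and $\ell$.

Example. Let $t=2$, $n=2$. Then $I=\{11,12,21,22\}$ (commas dropped), $X_1=\{x^1_1,x^1_2,x^2_1,x^2_2\}$, $X_2=\{y_{2,1},y_{2,2}\}$, and there are two guards, four vertices $w_{c,v}$, and $\ell$ vertices in $J$; outside $I$ there are $12+\ell$ vertices, as (2) says. Take the labels $x^2_1$ and $y_{2,2}$. In $I$, the first sees $21,22$ and the second sees $11,21$; the missed point is $12$. In $W$, the first sees $w_{1,1},w_{1,2}$ and the second sees $w_{2,1}$; the missed witness is $w_{2,2}$. The point $11$, which differs from $12$ in coordinate $2$, is adjacent to $w_{2,2}$, and $12$ is not.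

The vertices of $J$ are indispensable. Without them, the labels $x^1_{p_1},y_{2,p_2},\dots,y_{t,p_t}$ leave only $p$ and $w_{1,p_1}$ undominated (by Lemma 5 below, with $J$ deleted), and any $x^1_q$ with $q\ne p_1$ dominates both, by rules 2 and 4; so $t+1$ vertices would suffice.

## The domination number of $G_0$ and of $G_0+aa'$

**Lemma 5.** Let $d_1=x^i_{p_1}$ and $d_c=y_{c,p_c}$ for $2\le c\le t$, and let $p=(p_1,\dots,p_t)\in I$. The set of vertices of $G_0$ not dominated by $\{d_1,\dots,d_t\}$ is exactly $\{p\}\cup J\cup\{w_{i,p_i}\}$.

*Proof.* We go through the classes of vertices, since the lemma asks for the exact list.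

All guards and all of $\bigcup_cX_c$ are dominated, because $d_c\in X_c$ and $X_c\cup\{g_c\}$ is a clique by rule 1.

By rule 2, a vertex $a\in I$ is dominated iff $a_c\ne p_c$ for some $c$. So exactly $p$ is undominated in $I$.

Vertices of $J$ have neighbors only in $I$, and no $d_c$ lies in $I\cup J$. So no vertex of $J$ is dominated.

In $W$ we use rule 4. If $i=1$, then $d_1=x^1_{p_1}$ dominates $W\setminus\{w_{1,p_1}\}$, and the $d_c$ with $c\ge2$ are adjacent only to vertices $w_{c,v}$ with the same $c\ge2$, hence not to $w_{1,p_1}$. So exactly $w_{1,p_1}$ is undominated. If $i\ge2$, then $d_1=x^i_{p_1}$ dominates exactly the $w_{c,v}$ with $c\ne i$. Among the vertices $w_{i,v}$, the vertex $d_i=y_{i,p_i}$ dominates those with $v\ne p_i$, and the $d_c$ with $2\le c\ne i$ dominate none. So exactly $w_{i,p_i}$ is undominated. $\square$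

**Lemma 6.** $\gamma(G_0)\ge t+2=k$.

*Proof.* Suppose $D$ is a dominating set with $|D|\le t+1$.

**Step 1.** *The guards force one label from each clique.* The sets $N[g_c]=\{g_c\}\cup X_c$ are pairwise disjoint, and each meets $D$. Since $X_c$ is a clique whose vertices are all adjacent to $g_c$, we have $N[g_c]\subseteq N[x]$ for every $x\in X_c$. So if $g_c\in D$, we may replace $g_c$ by a vertex of $X_c$; the set remains dominating and does not grow. After doing this for all $c$, the set $D$ contains a vertex $d_c\in X_c$ for each $c$, and $D=\{d_1,\dots,d_t\}\cup R$ with $|R|\le1$. Write $d_1=x^i_{p_1}$, $d_c=y_{c,p_c}$ for $c\ge2$, and $p=(p_1,\dots,p_t)$.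

**Step 2.** *One more vertex cannot finish.* By Lemma 5, the vertices $p$, all of $J$, and $w_{i,p_i}$ are not dominated by the $d_c$. So $R=\{r\}$, and $r$ dominates all of them. Pick $j\in J$, which is possible as $\ell\ge1$. Then $r\in N[j]=\{j\}\cup I$. Since $r$ also dominates $p$ and $I$ is independent, $r=j$ or $r=p$. But $j\not\sim w_{i,p_i}$ because $W\cup J$ is independent, and $p\not\sim w_{i,p_i}$ by rule 3. So $r$ does not dominate $w_{i,p_i}$, a contradiction. $\square$

**Lemma 7.** For distinct $a,a'\in I$, $\gamma(G_0+aa')\le t+1=k-1$. Consequently $\gamma(G_0)=k$.

*Proof.* We exhibit the set. Choose $i$ with $a_i\ne a_i'$ and let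
$$D=\{x^i_{a_1'},\,y_{2,a_2'},\dots,y_{t,a_t'},\,a\}.$$
By Lemma 5 with $p=a'$, the vertices of $G_0$ not dominated by $D\setminus\{a\}$ are $a'$, the vertices of $J$, and $w_{i,a_i'}$. The vertex $a$ is adjacent to all of $J$; it is adjacent to $w_{i,a_i'}$ because $a_i\ne a_i'$; and it is adjacent to $a'$ via the new edge. So $D$ dominates $G_0+aa'$, and $|D|=t+1$.

In $G_0$ itself, $D$ can miss only $a'$, so $D\cup\{a'\}$ dominates $G_0$ and $\gamma(G_0)\le t+2$. (Distinct $a,a'$ exist since $n\ge2$.) Equality holds by Lemma 6. $\square$

## Saturating $G_0$ while $I$ stays independent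

The graph $G_0$ has the right domination number, and every edge inside $I$ lowers it. It need not be critical, since other missing edges may be harmless. We do not examine them; we add harmless edges until none is left. The point to check is that no edge inside $I$ is ever added, and this follows from Lemma 7 because domination numbers do not increase when edges are added.

**Proposition 8.** There is a connected $k$-critical graph $G$ on $V(G_0)$, containing $G_0$, in which $I$ is independent.

*Proof.* Consider all graphs on $V(G_0)$ that contain $G_0$ and have domination number $k$. By Lemma 7, $G_0$ is one of them, and there are finitely many. Let $G$ be one with the most edges.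

*Connected.* $G$ contains the connected graph $G_0$ on the same vertex set.

*Critical.* If $e$ is an edge of $\overline G$, then $\gamma(G+e)\le\gamma(G)=k$, and $\gamma(G+e)\ne k$ because $G$ has the most edges. So $\gamma(G+e)<k$.

*$I$ is independent.* If $G$ contained an edge $aa'$ with $a,a'\in I$, then $G$ would contain $G_0+aa'$ as a spanning subgraph, and Lemma 7 would give $\gamma(G)\le\gamma(G_0+aa')\le k-1$, a contradiction. $\square$

## More than half the vertices independent: proof of Theorem 1

Let $k\ge4$ and $t=k-2$. We choose the parameters so that $I$ wins the count and the order is even. Take $n=3t$, and choose $\ell\in\{1,2\}$ so that $n^t+(3t-1)n+t+\ell$, which is the order of $G_0$ by (2), is even. Let $G$ be as in Proposition 8. By (2) and $t\ge2$,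
$$|V(G)\setminus I|=(3t-1)\cdot3t+t+\ell=9t^2-2t+\ell\le9t^2-2t+2<9t^2=n^2\le n^t=|I|.$$
So $G$ is connected, $k$-critical and of even order, and $I$ is an independent set with more than half of the vertices. A perfect matching would match the vertices of $I$ injectively into $V(G)\setminus I$, which is impossible.

For $k=3$ the statement about perfect matchings is true, by Sumner–Blitch and Tutte's theorem together with the parity count made above. $\blacksquare$

For $k=4$ we get $t=2$ and $n=6$, so $|I|=36$ and $|V(G)\setminus I|=32+\ell$. Even order requires $\ell=2$. Thus $|V(G)\setminus I|=34$, and the order of the counterexample is $70$.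

## Prescribing $|S|=s$: proof of Theorem 2(b) and the order of $f_k(s)$

The free parameter $\ell$ now serves to hit every value of $s$. Let $k\ge4$, $t=k-2$, and $s\ge7k-15=7t-1$. Put
$$n=\left\lfloor\frac{s-t-1}{3t-1}\right\rfloor,\qquad \ell=s-t-(3t-1)n .$$
Since $s-t-1\ge6t-2=2(3t-1)$, we have $n\ge2$. Since $(3t-1)n\le s-t-1$, we have $\ell\ge1$. So Proposition 8 applies; let $G$ be the graph it gives and let $S=V(G)\setminus I$. By (2), $|S|=(3t-1)n+t+\ell=s$. As $I$ is independent, $G-S$ consists of $n^t$ isolated vertices, that is, of $n^t$ components. Finally $3t-1=3k-7$ and $t+1=k-1$, so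
$$f_k(s)\ge n^t=\left\lfloor\frac{s-k+1}{3k-7}\right\rfloor^{k-2}.\qquad\blacksquare$$

To read off $f_k(s)=\Theta(s^{k-2})$ for fixed $k\ge4$, let $s\ge7k-15$. Then $s\ge2(k-1)$, because $5k\ge13$, so $s-k+1\ge s/2$. A real number $y\ge1$ satisfies $\lfloor y\rfloor\ge y/2$, and here $y=(s-k+1)/(3k-7)\ge2$. So the lower bound is at least $\bigl(s/(12k-28)\bigr)^{k-2}$, while the upper bound from (a) is $4k\,s^{k-2}$.

## Matching numbers of order $N^{1/(k-2)}$: proof of Theorem 3

**Lower bound.** *The aim is to combine the Tutte–Berge formula with Theorem 2(a).* Let $G$ be connected and $k$-critical of order $N$, with $k\ge3$; then $N\ge\gamma(G)\ge 3$. By the Tutte–Berge formula there is a set $S$, with $|S|=s$, such that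
$$\nu(G)=\tfrac12(N+s-o),\qquad o=o(G-S).$$
Each odd component has at least one vertex, so $N\ge s+o$, and hence
$$\nu(G)\ge\tfrac12(s+o+s-o)=s,\qquad\text{and also}\qquad\nu(G)\ge\tfrac12(N-o).\tag{3}$$

Suppose first that $N<8k$. As $G$ is connected with at least two vertices, it has an edge, and $\nu(G)\ge1\ge(N/8k)^{1/(k-2)}$.

Now let $N\ge8k$. Then $N/8k\ge1$ and $1/(k-2)\le1$, so $(N/8k)^{1/(k-2)}\le N/8k\le N/4$. There are three cases.

* If $s=0$, then $o\le1$ since $G$ is connected, and (3) gives $\nu(G)\ge(N-1)/2\ge N/4$.
* If $o\le N/2$, then (3) gives $\nu(G)\ge N/4$.
* Otherwise $s\ge1$ and $o>N/2$. Since $o$ is at most the number of components of $G-S$, Theorem 2(a) gives $N/2<o\le4k\,s^{k-2}$, that is, $s^{k-2}>N/8k$. By (3), $\nu(G)\ge s\ge(N/8k)^{1/(k-2)}$.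

In all cases $\nu(G)\ge(N/8k)^{1/(k-2)}$.

**Upper bound.** *The aim is to use that all edges of the graph in Proposition 8 meet the small set $V(G)\setminus I$.* Let $k\ge4$, $t=k-2$, and let $n\ge2$ be arbitrary. Choose $\ell\in\{1,2\}$ so that the order $N=n^t+(3t-1)n+t+\ell$ is even, and let $G$ be as in Proposition 8. Since $I$ is independent, every edge of $G$ meets $V(G)\setminus I$, and the edges of a matching meet it in distinct vertices. Hence, by (2),
$$\nu(G)\le|V(G)\setminus I|\le(3t-1)n+t+2\le(3t-1)n+(t+1)n=4tn\le4(k-2)N^{1/(k-2)}.$$
Here we used $t+2\le2(t+1)\le(t+1)n$, and $n^t\le N$, which gives $n\le N^{1/t}$. Letting $n$ grow gives infinitely many even orders $N$. For every $k\ge4$ the two bounds have the same exponent $1/(k-2)$, so the exponent is sharp. $\blacksquare$
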